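# The diameter of edge-critical graphs: the guess $[\frac32k-1]$ and the true maximum

## 1. The guess $[\frac32k-1]$ and the cases $k=2,3,4$

Take a finite graph with the property that adding any missing edge makes it easier to dominate. How long can such a graph be, as a function of its domination number $k$? The answer one would first guess is $[\frac32k-1]$, where $[x]$ denotes the greatest integer in $x$. Let us make this precise and test it.

All graphs are finite and simple. $N(v)$ is the set of neighbors of $v$, and $N[v]=N(v)\cup\{v\}$. A set $D$ of vertices *dominates* $v$ if $D\cap N[v]\neq\emptyset$. It dominates a set $X$ if it dominates every vertex of $X$, and it dominates $G$ if it dominates all vertices. The domination number $\gamma(G)$ is the least size of a set dominating $G$.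

**Definition.** $G$ is *$k$-edge-critical* if $\gamma(G)=k$ and $\gamma(G+e)<\gamma(G)$ for every edge $e$ of the complement of $G$.

Whenever we speak of a diameter, the graph is connected. The following facts are quoted. Every connected 3-edge-critical graph has diameter at most 3. Every connected 4-edge-critical graph has diameter at most 5. For $k\ge2$ every connected $k$-edge-critical graph has diameter at most $2k-2$ (Favaron, Sumner, Wojcicka). For every $k\ge 2$ there is a connected $k$-edge-critical graph $G_k$ of diameter $[\frac32k-1]$. The conjecture under discussion says that for all $k\ge2$ the diameter of a connected $k$-edge-critical graph is at most $[\frac32k-1]$.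

*The case $k=2$.* The guess is 2. Suppose $G$ is connected and 2-edge-critical, and $u,v$ are at distance at least 3. In $G+uv$ some single vertex dominates everything. It does not do so in $G$, so it is $u$ or $v$, say $u$, and then $u$ is adjacent in $G$ to every vertex except $v$. But $v$ has a neighbor, which is adjacent to $u$, so $d(u,v)=2$, a contradiction. Hence the diameter is at most 2. The cycle $C_4$ attains it: $\gamma(C_4)=2$, and adding a diagonal creates a vertex adjacent to all others.

*The case $k=3$.* The guess is 3, and 3 is the quoted upper bound. Here is a graph that attains it. Let the *net* be a triangle $t_1t_2t_3$ with one pendant vertex $p_i$ attached to each $t_i$. The sets $N[p_i]=\{p_i,t_i\}$ are disjoint, so $\gamma\ge3$, and $\{t_1,t_2,t_3\}$ dominates. Up to symmetry there are two kinds of missing edges. After adding $p_1p_2$, the set $\{p_1,t_3\}$ dominates. After adding $t_2p_1$, the set $\{t_2,t_3\}$ dominates. So the net is 3-edge-critical, and $d(p_1,p_2)=3$.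

*The case $k=4$.* The guess is 5, again the quoted upper bound. In Section 4 we obtain a 10-vertex example of diameter 5.

So the guess gives $2,3,5$ correctly, and it predicts $6$ for $k=5$. This prediction is wrong. Here is what is true.

**Theorem 1.** There is a connected 5-edge-critical graph (on 16 vertices) of diameter 7.

**Theorem 2.** For even $k\ge2$ there is a connected $k$-edge-critical graph of diameter $\ge\frac32k-1$. For odd $k\ge5$ there is one of diameter $\ge\frac{3k-1}2$.

**Theorem 3.** Every connected $k$-edge-critical graph ($k\ge2$) has diameter at most $[\frac{3k-1}2]$.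

Let $\mathcal D(k)$ be the maximum diameter of a connected $k$-edge-critical graph. For even $k$ we have $[\frac{3k-1}2]=\frac32k-1$, and for odd $k$ we have $[\frac{3k-1}2]=\frac{3k-1}2$, so Theorems 2 and 3 together give
$$\mathcal D(k)=\Big[\tfrac{3k-1}2\Big]\quad(k\ge2,\ k\ne3),\qquad \mathcal D(3)=3,$$
where for $k=3$ we use the quoted bound and the net (or $G_3$). For even $k$ this is exactly $[\frac32k-1]$. For odd $k$ we have $[\frac32k-1]=\frac{3k-3}2$. So the conjecture is true for all even $k$ and for $k=3$, and it fails by exactly 1 for every odd $k\ge5$.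

Sections 2–4 build the examples; Sections 5–8 prove Theorem 3.

## 2. Sets that miss exactly one vertex

Criticality speaks about the graphs $G+e$. We translate it into a statement about $G$ alone.

**Definition.** Let $\gamma(G)=k$. A *deficient set missing $v$* is a set $D$ of $k-1$ vertices that dominates every vertex except $v$; in particular $D\cap N[v]=\emptyset$. We say briefly that $D$ misses $v$. For $u\neq v$ write $u\to v$ if some deficient set missing $v$ contains $u$; we then say "$u\to v$ via $D$". A vertex is *critical* if some deficient set misses it.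

**Lemma 4.** Let $\gamma(G)=k$ and let $u,v$ be nonadjacent. If $u\to v$, then $\gamma(G+uv)<k$. Conversely, if $\gamma(G+uv)<k$, then $u\to v$ or $v\to u$.

*Proof.* If $u\to v$ via $D$, then $D$ dominates $G+uv$ and $|D|=k-1$. Conversely, let $D$ dominate $G+uv$ with $|D|\le k-1$. Then $D$ does not dominate $G$, so the new edge is really used. If both or neither of $u,v$ were in $D$, the edge $uv$ would not change which vertices are dominated. So exactly one, say $u$, is in $D$, and $v$ is the only vertex not dominated in $G$. Since $D\cup\{v\}$ dominates $G$, $|D|\ge k-1$, so $|D|=k-1$ and $D$ is a deficient set missing $v$. $\square$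

So a graph with $\gamma(G)=k$ is $k$-edge-critical if and only if for each nonadjacent pair $u,v$ we have $u\to v$ or $v\to u$.

*Example.* In $C_4$, $\{u\}$ misses the vertex opposite to $u$, so every vertex is critical. In the net, $\{p_1,t_3\}$ misses $p_2$ and $\{t_2,t_3\}$ misses $p_1$, so all $p_i$ are critical. But $t_1$ is not: a 2-set avoiding $N[t_1]=\{t_1,t_2,t_3,p_1\}$ is $\{p_2,p_3\}$, and it fails to dominate $p_1$ as well.

Let $K$ be the set of noncritical vertices of a $k$-edge-critical graph. Lemma 4 gives at once: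
$$K\text{ is a clique, and if }m\in K\text{ and }q\ne m\text{ is nonadjacent to }m,\text{ then } m\to q. \tag{1}$$
Indeed, for a nonadjacent pair one of the two vertices is missed by a deficient set containing the other, and a noncritical vertex is never missed. In the net, $K$ is the triangle.

## 3. A 5-edge-critical graph of diameter 7

The indices $i$ run over $\{1,2,3\}$. The vertices, arranged in levels $0,\dots,7$, are
$$x\;|\;e,e'\;|\;w_1,w_2,w_3\;|\;z_1,z_2,z_3\;|\;a_1,a_2,a_3,f\;|\;m\;|\;b\;|\;y .$$
The edges are as follows. $x$ is adjacent to $e,e'$. Both $e,e'$ are adjacent to all $w_i$, and $e\not\sim e'$. Each of $\{w_1,w_2,w_3\}$, $\{z_1,z_2,z_3\}$, $\{a_1,a_2,a_3\}$ is a triangle. $w_i\sim z_j$ iff $i\ne j$. $z_i\sim a_j$ iff $i=j$. $f$ is adjacent to $z_1,z_2,z_3$ and to no $a_i$. $m$ is adjacent to $a_1,a_2,a_3,f$ and $b$. Finally $b\sim y$. For the checks below it helps to have the closed neighborhoods on the board (with $\{i,j,l\}=\{1,2,3\}$):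

| vertex | closed neighborhood |
|---|---|
| $x$ | $x,e,e'$ |
| $e$ (same with $e'$) | $e,x$, all $w$'s |
| $w_i$ | all $w$'s, $e,e'$, $z_j,z_l$ |
| $z_i$ | all $z$'s, $w_j,w_l$, $a_i$, $f$ |
| $a_i$ | all $a$'s, $z_i$, $m$ |
| $f$ | $f$, all $z$'s, $m$ |
| $m$ | $m$, all $a$'s, $f$, $b$ |
| $b$ | $b,m,y$ |
| $y$ | $y,b$ |

**Step 1: the diameter is 7.** Edges join only equal or consecutive levels, so $d(x,y)\ge7$. Every vertex outside level 0 has a neighbor one level lower, and every vertex outside level 7 has a neighbor one level higher. So a vertex at level $p$ has distance $p$ from $x$ and $7-p$ from $y$. Two vertices at levels $p,q$ are therefore at distance at most $\min(p+q,\,14-p-q)\le7$. The graph is connected with diameter exactly 7.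

**Step 2: $\gamma\ge5$.** Suppose four vertices dominate. One of them is $b$ or $y$, to dominate $y$, and $b,y$ dominate nothing in levels $0$–$4$. So at most three vertices, taken from levels $0$–$5$, dominate levels $0$–$4$. We show that this is impossible.

*$m$ is used.* Since $m$ dominates nothing in levels $0$–$3$, two other vertices dominate those levels. If $x$ is one of them, the other must dominate all $w$'s and all $z$'s; but $w_i$ misses $z_i$, $z_i$ misses $w_i$, $e$ and $e'$ miss the $z$'s, and level 4 misses the $w$'s. If $x$ is not used, then $x$ is dominated by $e$ or $e'$, by symmetry by $e$, and $e'$ is dominated by $e'$ or by some $w_i$. But $\{e,e'\}$ misses the $z$'s and $\{e,w_i\}$ misses $z_i$.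

*$m$ is not used, $x$ is used.* Two others dominate all $w$'s, $z$'s, $a$'s and $f$. If one is $e$ or $e'$, the other must dominate all $z$'s, all $a$'s and $f$; but $w$'s, $e$, $e'$ and $a$'s miss $f$, $z_i$ misses two $a$'s, and $f$ misses the $a$'s. Otherwise the pair lies in levels $2$–$4$ and is of one of these types:

* two $w$'s miss $f$;
* $\{w_i,z_j\}$ misses the two $a$'s other than $a_j$;
* $\{w_i,a_j\}$ misses $f$;
* $\{w_i,f\}$ misses the $a$'s;
* $\{z_i,z_j\}$ misses the third $a_l$;
* $\{z_i,a_j\}$ (for any $j$) and $\{z_i,f\}$ miss $w_i$;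
* two vertices of level 4 miss the $w$'s.

*Neither $m$ nor $x$ is used.* By symmetry $e$ is used, and $e'$ is dominated by $e'$ or by some $w_i$. If the set is $\{e,e',t\}$, then $t$ must dominate all $z$'s and all of level 4; this was just excluded. If it is $\{e,w_i,t\}$, then $t$ must dominate $z_i$ and all of level 4. Vertices of levels $0$–$2$ miss level 4; any $z$ misses two $a$'s; any $a$ misses $f$; $f$ misses the $a$'s. Impossible.

**Step 3: $\gamma\le5$.** The set $\{x,w_1,a_1,f,b\}$ dominates: $x$ takes care of levels 0 and 1; $w_1$ of the $w$'s and $z_2,z_3$; $a_1$ of the $a$'s, $z_1$ and $m$; $f$ of itself; $b$ of $b,y$.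

**Step 4: a list of deficient sets.** Here $|D|=4$, $R$ stands for either of $b,y$, and $\{i,j,l\}=\{1,2,3\}$ where three indices occur. The sets for $e'$ arise from those for $e$ by exchanging $e$ and $e'$. Each line is checked from the neighborhood table.

| missed | sets |
|---|---|
| $x$ | $\{w_i,t,m,R\}$ with $t\in\{z_i,a_i,f\}$ |
| $e$ | $\{e',z_i,m,R\}$; $\{e',f,m,b\}$; $\{e',z_1,a_i,b\}$ |
| $w_i$ | $\{x,z_i,m,R\}$; $\{x,z_i,a_h,b\}$ for any $h$ |
| $z_i$ | $\{x,w_i,m,R\}$ |
| $a_j$ | $\{x,z_i,z_l,b\}$ |
| $f$ | $\{x,w_i,a_i,b\}$ |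
| $y$ | $\{x,w_i,t,m\}$ with $t\in\{z_i,a_i,f\}$ |

Row by row. *Row $x$:* $w_i$ dominates $e,e'$, all $w$'s, $z_j,z_l$; $t$ dominates $z_i$; $m$ dominates level 4, $m$ and $b$; $R$ dominates $y$; neither $x$ nor $e$ nor $e'$ is in the set. *Row $e$:* $e'$ dominates $x$, $e'$ and the $w$'s. In the first set $z_i$ dominates the $z$'s, and $m,R$ the rest. In the second $f$ dominates the $z$'s, and $m,b$ the rest. In the third $z_1$ dominates the $z$'s and $f$, $a_i$ dominates the $a$'s, and $b$ dominates $m,b,y$. No set meets $N[e]=\{e,x,w_1,w_2,w_3\}$. *Row $w_i$:* $x$ dominates levels 0 and 1; $z_i$ dominates the $z$'s, $w_j,w_l$ and $f$, but not $w_i$; level 4 is finished by $m$ or by $a_h$; levels 5–7 by $m,R$ or by $b$. *Row $z_i$:* $x$ dominates levels 0 and 1; $w_i$ dominates the $w$'s and $z_j,z_l$; $m$ and $R$ dominate levels 4–7; none of $w_j,w_l$, the $z$'s, $a_i$, $f$ is in the set. *Row $a_j$:* $z_i$ and $z_l$ dominate all $w$'s and $z$'s, $a_i$, $a_l$ and $f$; $b$ dominates levels 5–7; no $a$, nor $z_j$, nor $m$ is in the set. *Row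 $f$:* $w_i$ dominates the $w$'s and $z_j,z_l$; $a_i$ dominates $z_i$ and the $a$'s; $b$ dominates levels 5–7; no $z$ and no $m$ is in the set. *Row $y$:* as in row $x$, with $x$ for levels 0 and 1, and now neither $b$ nor $y$ is in the set.

**Step 5: every nonadjacent pair is served.** For each pair, a listed set missing the vertex named after "miss" contains the other vertex.

* $x$ with $w_i,z_i,a_i,f,m,b,y$: miss $x$.
* $e$ with $e',z_i,a_i,f,m,b,y$: miss $e$ (and likewise for $e'$).
* $w_i$ with $z_i,m,b,y$ and any $a_h$: miss $w_i$. $w_i$ with $f$: miss $f$.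
* $z_i$ with $m,b,y$: miss $z_i$. $z_i$ with $a_j$, $j\neq i$: miss $a_j$.
* $a_j$ with $f$: miss $f$ by $\{x,w_j,a_j,b\}$. $a_j$ with $b$: miss $a_j$. $a_j$ with $y$: miss $y$ by $\{x,w_j,a_j,m\}$.
* $f$ with $b$: miss $f$. $f$ with $y$: miss $y$. $m$ with $y$: miss $y$.

Going through the neighborhood table, these are all the nonadjacent pairs. By Lemma 4 the graph is 5-edge-critical, which proves Theorem 1. Since $7>6=[\frac32\cdot5-1]$, the conjecture is false. $\blacksquare$

## 4. Two more in $\gamma$, three more in distance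

We want long graphs for larger $k$. The left end $x\,|\,e,e'\,|\,w\text{'s}\,|\,z\text{'s}$ of the graph above, with two indices instead of three, can be put in place of a vertex of a given graph. It raises $\gamma$ by 2 and distances by 3.

**Lemma 5 (extension).** Let $G$ be connected and $k$-edge-critical, $k\ge2$, and let $x$ be a vertex all of whose neighbors are critical. Put $N=N(x)$ and $H=G-x$. Form $G^+$ from $H$ by adding cliques $Q=\{z_1,z_2\}$ and $P=\{w_1,w_2\}$, a nonadjacent pair $E=\{e,e'\}$, and a vertex $x^+$, with all edges $Q$–$N$, $P$–$E$, $E$–$x^+$, and $w_i\sim z_j$ iff $i\neq j$. Then $G^+$ is connected and $(k+2)$-edge-critical, the neighbors of $x^+$ are critical in $G^+$, and $d_{G^+}(x^+,y)=d_G(x,y)+3$ for all $y\in H$.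

*Example.* For $G=C_4$ the graph $H$ is a path $n_1,y,n_2$ with $N=\{n_1,n_2\}$, and $G^+$ has levels $x^+|e,e'|w_1,w_2|z_1,z_2|n_1,n_2|y$. It has 10 vertices, $\gamma=4$ and $d(x^+,y)=5$. With the quoted bound for $k=4$ its diameter is 5.

*Proof.* Throughout, $\{i,j\}=\{1,2\}$. Note that no vertex of $H$ is adjacent to $P\cup E\cup\{x^+\}$, and that vertices of $Q$ have exactly $N$ as neighbors in $H$.

**Step 1: $\gamma(G^+)\ge k+2$.** Let $D$ dominate $G^+$, $D_H=D\cap H$, $\alpha=|D\setminus H|$. A vertex of $H$ that is not dominated by $D_H$ is dominated by $Q$, so it lies in $N$. Hence $D_H\cup\{x\}$ dominates $G$, and $|D_H|\ge k-1$. If $\alpha\ge3$ we are done. The vertices $x^+$, $E$, $P$ are dominated from outside $H$. One vertex cannot do it: it would be $x^+$, which misses $P$, or a vertex of $E$, which misses the other one. So $\alpha\ge2$. Let $\alpha=2$. If $x^+\in D$, the other vertex dominates both $w_1$ and $w_2$, so it lies in $P\cup E$ (as $z_i$ misses $w_i$). If $x^+\notin D$, some vertex of $E$, say $e$, is in $D$, and the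 other vertex dominates $e'$, so it is $e'$ or lies in $P$. In all cases the two vertices lie outside $Q$ and contain at most one vertex of $P$; and as $w_i$ does not dominate $z_i$, while $E$ and $x^+$ dominate nothing in $Q$, some $z_i$ is not dominated by them. So $D_H\cap N\ne\emptyset$, that is, $D_H$ dominates $x$ in $G$. As $D\cap Q=\emptyset$, $D_H$ dominates $H$. So $D_H$ dominates $G$, $|D_H|\ge k$ and $|D|\ge k+2$.

**Step 2: $\gamma(G^+)=k+2$, and some deficient sets.** Since $k\ge2$, $x$ has a nonneighbor $v\ne x$. By Lemma 4, $x\to v$ or $v\to x$; adding $v$, respectively $x$, to the deficient set gives a dominating set of size $k$ containing $x$. Write it as $F\cup\{x\}$, with $F\subseteq H$, $|F|=k-1$. In $H$, the set $F$ dominates everything outside $N$. So $F\cup\{z_i\}$ dominates $H\cup Q$. Hence $F\cup\{x^+,w_1,z_1\}$ dominates $G^+$ and $\gamma(G^+)=k+2$. Deficient sets in $G^+$ have $k+1$ elements. Here are some: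
$$F\cup\{x^+,z_i\}\text{ misses }w_i,\qquad F\cup\{e',z_i\}\text{ misses }e,\qquad F\cup\{w_i,z_i\}\text{ misses }x^+,$$
and symmetrically $F\cup\{e,z_i\}$ misses $e'$. For the first, $x^+$ dominates $E$, $z_i$ dominates $w_j$, and no neighbor of $w_i$ (these are $w_j,e,e',z_j$) is in the set. For the second, $e'$ dominates $x^+$ and $P$, and no neighbor of $e$ is in the set. For the third, $w_i$ dominates $P\cup E$, and no neighbor of $x^+$ is in the set.

**Step 3: pairs outside $H$.** The nonadjacent pairs are $z_iw_i$, $z_ie$, $z_ie'$, $ee'$, $z_ix^+$, $w_ix^+$. The sets of Step 2 handle all of them. They also show that the vertices of $E=N(x^+)$ are critical.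

**Step 4: pairs $u,v\in H$.** Such a pair is nonadjacent in $G$ too; say $u\to v$ in $G$ via $D$. If $x\in D$, then $v\notin N$; use $(D\setminus\{x\})\cup\{x^+,w_1,z_1\}$, which has $k+1$ elements. It dominates $H\setminus\{v\}$ (vertices that were dominated only by $x$ lie in $N$ and are dominated by $z_1$), it dominates all new vertices, and it misses $v$. If $x\notin D$, then $D$ must dominate $x\neq v$, so $D\cap N\ne\emptyset$, and this dominates $Q$; use $D\cup\{x^+,w_1\}$, whose two new vertices dominate $P\cup E\cup\{x^+\}$ and nothing in $H$.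

**Step 5: pairs $z_i,v$ with $v\in H\setminus N$.** In $G$, $v$ and $x$ are nonadjacent. If $x\to v$ via $D$, use $(D\setminus\{x\})\cup\{x^+,w_i,z_i\}$, which misses exactly $v$ as in Step 4 and contains $z_i$. If $v\to x$ via $D$, then $D\cap N[x]=\emptyset$ and $D$ dominates $H$; use $D\cup\{x^+,w_i\}$. It dominates $z_j$ by $w_i$, and the neighbors $z_j$, $w_j$, $N$ of $z_i$ contain no vertex of it. So it misses exactly $z_i$ and contains $v$.

**Step 6: pairs $t,v$ with $t\in P\cup E\cup\{x^+\}$ and $v\in H$.** Suppose first that $v$ is critical in $G$, missed by $D$. Let $B=\{x^+,w_i\}$ if $t=w_i$, $B=\{x^+,w_1\}$ if $t=x^+$, and $B=\{t,w_1\}$ if $t\in E$. In each case $t\in B$ and $B$ dominates $P\cup E\cup\{x^+\}$. If $x\notin D$, then $D\cap N\neq\emptyset$ as in Step 4, and $D\cup B$ misses exactly $v$. If $x\in D$, then $v\notin N$ and $(D\setminus\{x\})\cup B\cup\{z_1\}$ misses exactly $v$. Both sets have $k+1$ elements.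

Now let $v$ be noncritical. By hypothesis $v\notin N$, so $v$ and $x$ are nonadjacent, and as $v$ is never missed, $v\to x$ via some $D\subseteq H$ that dominates $H$. Then $D\cup\{x^+,z_i\}$ misses exactly $w_i$, $D\cup\{e',z_1\}$ misses exactly $e$, $D\cup\{e,z_1\}$ misses exactly $e'$, and $D\cup\{w_1,z_1\}$ misses exactly $x^+$. The reasons are those of Step 2, and $D\cap N=\emptyset$ does no harm because a vertex of $Q$ is present. All contain $v$.

**Step 7: connectedness and distance.** $N\neq\emptyset$, since $G$ is connected and has more than one vertex. A shortest path in $G$ from $x$ to $y\in H$ enters $N$ at once and then stays in $H$. Every vertex of $N$ is joined to $x^+$ by a path $x^+,e,w_i,z_j,n$ of length 4. So $G^+$ is connected and $d_{G^+}(x^+,y)\le4+d_G(x,y)-1$. Conversely, a path from $x^+$ to $y$ that enters $H$ for the last time at $n\in N$ has used at least 4 steps (through $E$, $P$, $Q$), and then needs at least $d_G(n,y)\ge d_G(x,y)-1$ more. $\square$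

*Remark: the hypothesis on $N(x)$ is needed.* Apply the construction to the net with $x=p_1$, so $N=\{t_1\}$ with $t_1$ noncritical. Step 1 and the first part of Step 2 did not use the hypothesis, so $\gamma(G^+)=5$. But $G^+$ is not 5-edge-critical: the pair $w_1,t_1$ fails. A 4-set missing $t_1$ avoids $t_1,t_2,t_3,z_1,z_2$, so it contains $p_2$ and $p_3$; the other two vertices would have to dominate $x^+,E,P,Q$ without using $Q$ or $t_1$, and by Step 1 they miss some $z_i$. A 4-set missing $w_1$ avoids $E$, so it contains $x^+$; if it also contains $t_1$, its other two vertices must dominate $p_2$ and $p_3$, and then nothing dominates $w_2$. So the net gives no start for odd $k$.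

**Proof of Theorem 2.** By Lemma 5, the vertex $x^+$ of $G^+$ again satisfies the hypothesis of Lemma 5, so the construction can be iterated, with $y$ fixed. Start from $C_4$, where $k=2$, all vertices are critical, and $d(x,y)=2$ for opposite vertices. Each step adds 2 to $k$ and 3 to the distance, so for even $k$ we reach distance $2+\frac32(k-2)=\frac32k-1$. Start from the graph of Section 3 with its vertex $x$, whose neighbors $e,e'$ are critical; here $k=5$ and $d(x,y)=7$. For odd $k\ge5$ we reach $7+\frac32(k-5)=\frac{3k-1}2$. $\blacksquare$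

## 5. Counting dominators level by level

From here to the end, $G$ is connected and $k$-edge-critical, $k\ge2$, with diameter $d$. A complete graph has $\gamma=1$, so $d\ge2$. Let $L_0,\dots,L_d$ be the distance levels from an end of a diametral path. We only use that $G$ is connected and that

> the levels are nonempty, they partition the vertex set, and edges join equal or consecutive levels.

These properties survive *reversal* $L_j\mapsto L_{d-j}$, so every statement may be reversed. Put $L_j=\emptyset$ for other $j$. $L_{\le j}$ and $L_{\ge j}$ are the obvious unions, and $D_{\le j}=D\cap L_{\le j}$, $D_{\ge j}=D\cap L_{\ge j}$.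

Theorem 3 asks for about 2 dominators for every 3 levels. The exact shape is given by the function
$$\varphi(3i)=2i,\qquad \varphi(3i+1)=\varphi(3i+2)=2i+1,$$
with values $0,1,1,2,3,3,4,5,5,\dots$; so $\varphi(n+3)=\varphi(n)+2$. We must prove
$$k\ge\varphi(d+1). \tag{2}$$
This is the same as $2d\le3k-1$, that is, $d\le[\frac{3k-1}2]$: for $d=3e,\,3e+1,\,3e+2$ both inequalities say $k\ge2e+1,\ 2e+1,\ 2e+2$ respectively.

**Definition.** For $0\le j\le d+1$ let
$$a_j=\min\{|S|: S\subseteq L_{\le j},\ S\text{ dominates }L_{\le j-1}\}.$$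
For $0\le j\le d$ let
$$q_j=\min\{|S|:S\subseteq L_{\ge j},\ S\text{ dominates }L_{\ge j+1}\},$$
and for $0\le j\le d-1$ let $b_j=k-1-q_{j+1}$.

So $a_j$ is the cost of the left part when level $j$ may help but need not be dominated; $q_{d-j}$ is the same for the reversed levels. The number $b_j$ is the budget that a set of size $k-1$ has left for levels $\le j$ after paying $q_{j+1}$ on the right.

*Example.* In the graph of Section 3 the values $a_0,\dots,a_8$ are $0,1,1,2,3,4,4,4,5$. Indeed, $x$ dominates levels 0 and 1; no single vertex dominates levels $0$–$2$, but $\{x,w_1\}$ does. No two vertices dominate levels $0$–$3$ (this is the case "$m$ is used" of Step 2 in Section 3), but $\{x,w_1,z_1\}$ does. Three vertices from levels $0$–$5$ do not dominate levels $0$–$4$, but $\{x,w_1,z_1,m\}$ dominates levels $0$–$6$. Also $a_8=\gamma=5$.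

The basic relations are these. First,
$$a_j\le a_{j+1},\qquad b_j\le b_{j+1},\qquad a_{d+1}=k. \tag{3}$$
If $S$ is optimal for $a_{j+1}$, then $S_{\le j}$ still dominates $L_{\le j-1}$, which gives the first inequality; the second is its reversal $q_{j+1}\ge q_{j+2}$. Next,
$$b_j+1\le a_{j+2}\qquad(0\le j\le d-1), \tag{4}$$
because an optimal set for $a_{j+2}$ dominates $L_{\le j+1}$ and one for $q_{j+1}$ dominates $L_{\ge j+2}$, so $a_{j+2}+q_{j+1}\ge k$. Now let $D$ be a deficient set missing $v\in L_i$. Then
$$|D_{\le j}|\ge a_j\ \ (j\le i),\qquad |D_{\ge j}|\ge q_j\ \ (j\ge i), \tag{5}$$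
$$|D_{\le j}|\le b_j\ \ (i-1\le j\le d-1). \tag{6}$$
For $j\le i$ the vertex $v$ is not in $L_{\le j-1}$, so $D$ dominates $L_{\le j-1}$, and it can do this only by $D_{\le j}$. The second part of (5) is the reversal. If $j+1\ge i$, then $|D_{\le j}|=k-1-|D_{\ge j+1}|\le k-1-q_{j+1}=b_j$, which is (6). Using (5) and (6) for the same $j\in\{i-1,i\}$ we get
$$a_j\le b_j,\ \text{ i.e. } k-1\ge a_j+q_{j+1},\quad\text{if }0\le j\le d-1\text{ and }L_j\cup L_{j+1}\text{ contains a critical vertex.} \tag{7}$$

**What this gives immediately, and where it stops.** Suppose all vertices are critical. Then (7) and (4) yield $a_{j+2}\ge b_j+1\ge a_j+1$: one dominator per two levels. With $a_0=0$, $a_1\ge1$ this gives $k=a_{d+1}\ge(d+1)/2$, so $d\le2k-1$, far from $\frac32k$. We want $a_j\ge\varphi(j)$. From $a_{3i+1}\ge2i+1$ we get $a_{3i+2}\ge2i+1$ by monotonicity and $a_{3i+3}\ge2i+2$ by the two-step inequality, as desired. The step to $3i+4$ is the one that fails: we get $a_{3i+4}\ge b_{3i+2}+1\ge 2i+2$, and we need $2i+3$. The loss occurs only if $b_{3i+2}=a_{3i+1}=2i+1$.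 In this situation deficient sets near level $3i+2$ are very rigid, and the rigidity can be turned against the assumption that $a_{3i+4}$ is small.

## 6. Thin levels cost an extra vertex

We first note a fact about one-vertex levels; it is used only in Section 8.

**Lemma 6.** If $1\le t\le d-1$ and $L_t=\{c\}$, then $c$ is noncritical.

*Proof.* Suppose the deficient set $E$ misses $c$. As $G$ is connected and $c$ is the only vertex of its level, $c$ has neighbors $u\in L_{t-1}$ and $v\in L_{t+1}$. They are nonadjacent, and by reversal we may assume $u\to v$ via $D$. Then $c\notin D$, since $c\sim v$; also $c\notin E$. We mix the two sets.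

The set $D_{\le t-1}\cup E_{\ge t+1}$ dominates $G$: since $c\notin D$, $L_{\le t-1}$ is dominated by $D_{\le t-1}$; since $c\notin E$, $L_{\ge t+1}$ is dominated by $E_{\ge t+1}$; and $c$ is dominated by $u$. The set $E_{\le t-1}\cup D_{\ge t+1}\cup\{v\}$ also dominates $G$: $L_{\le t-1}$ by $E_{\le t-1}$, $L_{\ge t+1}\setminus\{v\}$ by $D_{\ge t+1}$, and $c$ and $v$ by $v$. The two sizes add up to at most $|D|+|E|+1=2k-1$, but each is at least $k$. Contradiction. $\square$

In Section 3 the levels $\{m\}$ and $\{b\}$ are of this kind, so $m$ and $b$ are noncritical there.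

**Lemma 7 (thin levels).** Let $2\le\ell\le d-1$, $A=L_{\ell-1}$, $C=L_\ell$, $B=L_{\ell+1}$. Suppose that all vertices of $A\cup B\cup C$ are critical, that $a_{\ell-1}=b_\ell=:p$, and that $a_{\ell-2}\ge p-1$. Then $a_{\ell+2}\ge p+2$.

*Proof.* Put $h=k-1-p$.

**Step 1: rigidity.** *We show that deficient sets missing a vertex of $A\cup B\cup C$ avoid $C$ and have fixed sizes on both sides.* Let $D$ miss a vertex at level $i\in\{\ell-1,\ell,\ell+1\}$. As $\ell-1\le i$, (5) gives $|D_{\le\ell-1}|\ge a_{\ell-1}=p$. As $\ell\ge i-1$, (6) gives $|D_{\le\ell}|\le b_\ell=p$. Hence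
$$|D_{\le\ell-1}|=p,\qquad D\cap C=\emptyset,\qquad |D_{\ge\ell+1}|=h. \tag{8}$$

Let $\mathcal L$ be the family of $p$-subsets of $L_{\le\ell-1}$ that dominate $L_{\le\ell-1}$, and $\mathcal R$ the family of $h$-subsets of $L_{\ge\ell+1}$ that dominate $L_{\ge\ell+1}$. For $S\in\mathcal L$, $R\in\mathcal R$ we have $|S\cup R|=k-1$, so $S\cup R$ does not dominate $G$, and since it dominates everything outside $C$,
$$S\cup R\text{ does not dominate }C\qquad(S\in\mathcal L,\ R\in\mathcal R). \tag{9}$$
By (8), $D\cap C=\emptyset$, so $L_{\le\ell-1}$ can be dominated by $D$ only from $D_{\le\ell-1}$, and $L_{\ge\ell+1}$ only from $D_{\ge\ell+1}$. Therefore: if $D$ misses a vertex of $B$, then $D_{\le\ell-1}\in\mathcal L$; if it misses a vertex of $A$, then $D_{\ge\ell+1}\in\mathcal R$; if it misses a vertex of $C$, both hold.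

**Step 2: some $u_0\in A$ lies in no member of $\mathcal L$.** Otherwise every vertex of $A$ lies in a member of $\mathcal L$; in particular $\mathcal L\ne\emptyset$. Let $D$ miss some $u\in A$ and put $R=D_{\ge\ell+1}\in\mathcal R$. By (5), $|D_{\le\ell-2}|\ge a_{\ell-2}\ge p-1$, so by (8) $|D\cap A|\le1$. Choose $S\in\mathcal L$ with $D\cap A\subseteq S$. Since $D\cap C=\emptyset$, $C$ is dominated by $(D\cap A)\cup(D\cap B)\subseteq S\cup R$, contradicting (9).

**Step 3: every $v\in B$ lies in a member of $\mathcal R$.** The vertices $u_0$ and $v$ are two levels apart, so nonadjacent. If $u_0\to v$ via $D$, then $u_0\in D_{\le\ell-1}\in\mathcal L$, contradicting Step 2. So $v\to u_0$ via some $D$, and $v\in D_{\ge\ell+1}\in\mathcal R$.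

**Step 4: a small set for $a_{\ell+2}$ is impossible.** Suppose $T\subseteq L_{\le\ell+2}$ dominates $L_{\le\ell+1}$ and $|T|\le p+1$. Then $T_{\le\ell-1}$ dominates $L_{\le\ell-2}$, so $|T_{\le\ell-1}|\ge a_{\ell-1}=p$. The nonempty level $B$ is dominated from $C\cup B\cup L_{\ell+2}$. So $|T_{\le\ell-1}|=p$, and $T$ has exactly one further vertex $\tau\in C\cup B\cup L_{\ell+2}$, with $B\subseteq N[\tau]$.

*If $\tau\in L_{\ell+2}$,* then $\tau$ does not help below level $\ell+1$, so $T_{\le\ell-1}$ lies in $\mathcal L$ and dominates $C$. With any $R\in\mathcal R$ (there is one by Step 3) this contradicts (9).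

*If $\tau\in B$,* let $D$ miss $\tau$. Then $D\cap B=\emptyset$ because $B\subseteq N[\tau]$, so by (8) $|D_{\le\ell+1}|=|D_{\le\ell}|=p$. But by (5), (4) and (7), $|D_{\le\ell+1}|\ge a_{\ell+1}\ge b_{\ell-1}+1\ge a_{\ell-1}+1=p+1$. Contradiction.

*If $\tau\in C$,* let $D$ miss $\tau$ and put $S=D_{\le\ell-1}\in\mathcal L$. As $B\subseteq N(\tau)$, $D\cap B=\emptyset$; also $D\cap C=\emptyset$. So $S$ dominates $C\setminus\{\tau\}$. By Step 3 there is $R\in\mathcal R$ with $R\cap B\ne\emptyset$, and it dominates $\tau$. So $S\cup R$ dominates $C$, contradicting (9). $\square$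

**Proposition 8.** If all vertices of $L_0\cup\dots\cup L_r$ are critical ($-1\le r\le d$), then $a_j\ge\varphi(j)$ for $0\le j\le r+1$. Reversed: if all vertices of $L_{t+1}\cup\dots\cup L_d$ are critical ($0\le t\le d$), then $q_j\ge\varphi(d-j)$ for $t\le j\le d$.

*Proof.* Induction on $j$. We have $a_0=0$, and $a_1\ge1$ since $L_0\ne\emptyset$.

For $j=3i+2$: $a_j\ge a_{j-1}\ge2i+1$ by (3).

For $j=3i+3$: level $j-2\le r-1$ consists of critical vertices, so (4) and (7) give $a_j\ge b_{j-2}+1\ge a_{j-2}+1\ge2i+2$.

For $j=3i+4$: put $\ell=3i+2$, so $\ell+1=j-1\le r\le d$. By (7) and (3), $b_\ell\ge a_\ell\ge a_{\ell-1}\ge2i+1$, and by (4) $a_{\ell+2}\ge b_\ell+1$. If $b_\ell\ge2i+2$, then $a_{\ell+2}\ge2i+3$ as desired. Otherwise $a_{\ell-1}=b_\ell=2i+1=:p$ and $a_{\ell-2}\ge\varphi(3i)=2i=p-1$. Levels $\ell-1,\ell,\ell+1$ are critical, so Lemma 7 gives $a_{\ell+2}\ge2i+3$. $\square$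

If $K=\emptyset$, take $r=d$: $k=a_{d+1}\ge\varphi(d+1)$, which is (2). It remains to deal with noncritical vertices.

## 7. Passing the noncritical clique

Let $K\ne\emptyset$, and let $s\le s'$ be the least and greatest levels meeting $K$. As $K$ is a clique, $s'\le s+1$. Proposition 8 with $r=s-1$ and $t=s'$ gives
$$a_j\ge\varphi(j)\ \ (j\le s),\qquad q_j\ge\varphi(d-j)\ \ (j\ge s'). \tag{10}$$
So both sides of $K$ cost what we want. The question is what is lost when we put them together. Call a pair of nonnegative integers $(\alpha,\beta)$ *good* if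
$$\varphi(\alpha)+\varphi(\beta)\ge\varphi(\alpha+\beta+2)-1. \tag{11}$$
Adding 3 to $\alpha$ or $\beta$ adds 2 to both sides, so only residues mod 3 matter. For $(0,0),(0,1),(1,1),(1,2)$ the two sides of (11) are $0,0$; $1,1$; $2,2$; $2,2$. For $(0,2)$ they are $1,2$, and for $(2,2)$ they are $2,3$. So $(\alpha,\beta)$ is good unless its residues are $(2,2)$, $(0,2)$ or $(2,0)$.

**Test 1.** If $0\le j\le d-1$, $j\le s$, $j+1\ge s'$, $L_j\cup L_{j+1}\not\subseteq K$ and $(j,d-1-j)$ is good, then (2) holds. *Proof.* By (7) and (10), $k-1\ge a_j+q_{j+1}\ge\varphi(j)+\varphi(d-1-j)\ge\varphi(d+1)-1$.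

**Test 2.** If $m\in K\cap L_\sigma$, $2\le\sigma\le d-2$ and $(\sigma-2,d-\sigma-2)$ is good, then (2) holds. *Proof.* By (1) there are deficient sets $D\ni m$ missing a vertex of $L_{\sigma-2}$ and $D'\ni m$ missing a vertex of $L_{\sigma+2}$. The set $D'_{\le\sigma+1}\cup D_{\ge\sigma}$ dominates $G$, since the first part dominates $L_{\le\sigma}$ and the second $L_{\ge\sigma+1}$. As $m$ lies in both parts, $|D'_{\le\sigma+1}|+|D_{\ge\sigma}|-1\ge k$. Since $|D|=|D'|=k-1$, this says
$$|D_{\le\sigma-1}|+|D'_{\ge\sigma+2}|\le k-3.$$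
Now $\sigma\le s'\le s+1$ gives $\sigma-2\le s$, and $\sigma\ge s\ge s'-1$ gives $\sigma+2\ge s'$. By (5) and (10), $k-3\ge\varphi(\sigma-2)+\varphi(d-\sigma-2)\ge\varphi(d-2)-1=\varphi(d+1)-3$.

**Test 3.** If $d-2\le s$ and $L_{d-2}\not\subseteq K$, then (2) holds. Reversed: if $s'\le2$ and $L_2\not\subseteq K$, then (2) holds. *Proof.* A deficient $D$ missing a critical vertex of $L_{d-2}$ has $|D_{\le d-2}|\ge a_{d-2}\ge\varphi(d-2)$, and $D_{\ge d-1}\ne\emptyset$ because $L_d$ is dominated. So $k-1\ge\varphi(d-2)+1=\varphi(d+1)-1$.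

Now we go through the positions of $K$; all congruences are mod 3.

**Case I: $s=s'$.** All levels other than $L_s$ are entirely critical. So Test 1 may be tried for $j=s$ (if $s<d$) and for $j=s-1$ (if $s>0$), and the condition $L_j\cup L_{j+1}\not\subseteq K$ holds.

* $d\equiv1$: the residues of $(j,d-1-j)$ sum to $0$, so they are $(0,0),(1,2),(2,1)$, all good. Test 1 with $j=s$ if $s<d$, and $j=s-1$ if $s=d$.
* $d\equiv2$: the residues are $(0,1),(1,0),(2,2)$, so the pair is good unless $j\equiv2$. If $s\not\equiv2$, then $s<d$: Test 1 with $j=s$. If $s\equiv2$: Test 1 with $j=s-1$.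
* $d\equiv0$: the residues are $(0,2),(1,1),(2,0)$, so the pair is good iff $j\equiv1$. If $s\equiv1$ (so $s<d$): Test 1 with $j=s$. If $s\equiv2$: Test 1 with $j=s-1$. If $s\equiv0$ and $0<s<d$, then $3\le s\le d-3$, and Test 2 with $\sigma=s$ applies, with residues $(1,1)$. If $s=d$ or $s=0$: Test 3 or its reverse.

**Case II: $s'=s+1$.** If $s=d-1$, then $L_{d-2}\cap K=\emptyset$, and Test 3 applies; if $s=0$, then $s'=1$ and $L_2\cap K=\emptyset$, and its reverse applies. So let $1\le s\le d-2$; in particular $d\ge3$. Test 2 may be tried for $\sigma=s$ and $\sigma=s+1$, as far as $2\le\sigma\le d-2$.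

* $d\equiv1$: the residues of $(\sigma-2,d-\sigma-2)$ sum to 0, so the pair is always good. Test 2 with $\sigma=s$ if $s\ge2$, and $\sigma=2$ if $s=1$ (here $d\ge4$).
* $d\equiv2$: the residues sum to 1, so the pair is good unless $\sigma-2\equiv2$, i.e. $\sigma\equiv1$. If $s\not\equiv1$, then $s\ge2$: Test 2 with $\sigma=s$. If $s\equiv1$, then $s\le d-4$ (as $d-2\equiv0$ and $d-3\equiv2$): Test 2 with $\sigma=s+1$.
* $d\equiv0$: the residues sum to 2, so the pair is good if $\sigma-2\equiv1$, i.e. $\sigma\equiv0$. If $s\equiv0$: Test 2 with $\sigma=s$. If $s\equiv2$, then $s\le d-4$: Test 2 with $\sigma=s+1$. If $s\equiv1$, then $(s,d-1-s)$ has residues $(1,1)$, and Test 1 with $j=s$ applies *unless* $K=L_s\cup L_{s+1}$.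

So one situation survives: $d=3e$, $s\equiv1$, $K=L_s\cup L_{s+1}$. Here Test 2 meets residues $(2,0)$ for $\sigma=s$ and $(0,2)$ for $\sigma=s+1$, each short by one, and Test 1 has no critical vertex to work with.

## 8. Two full noncritical levels

Let $d=3e$, $s\equiv1\pmod3$, $1\le s\le d-2$, $K=L_s\cup L_{s+1}$. Suppose (2) fails, i.e. $k\le2e$. If $d=3$, then $k=2$, but a connected 2-edge-critical graph has diameter at most 2 by Section 1. So $d\ge6$. Reversal replaces $s$ by $d-1-s\equiv1$; since $s$ and $d-1-s$ are not both 1, we may assume $s\ge4$, and write $s=3i+4$ with $i\ge0$. By (10), $q_{s+1}\ge\varphi(d-s-1)=\varphi(3(e-i-2)+1)=2(e-i-2)+1$. So if a deficient $D$ misses a vertex of $L_{\le s-2}$, then by (5)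
$$|D_{\le s}|\le k-1-q_{s+1}\le(2e-1)-(2e-2i-3)=2i+2 .$$
All vertices of $L_{\le s-1}$ are critical. Pick any $m\in L_s$; it is noncritical. So the hypotheses of the following lemma hold, and proving it completes the proof of Theorem 3.

**Lemma 9.** The following is impossible: $s=3i+4\le d-1$ with $i\ge0$; all vertices of $L_{\le s-1}$ are critical; $m\in L_s$ is noncritical; and
$$|D_{\le s}|\le2i+2\quad\text{for every deficient }D\text{ missing a vertex of }L_{\le s-2}. \tag{12}$$

The plan is this. The vertex $m$ sits in many deficient sets, and (12) makes them as cheap as possible on the left. This produces, three levels at a time going left, cheap sets that dominate an initial part of the graph *except one freely prescribed vertex*. At the left end such sets cannot exist.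

*Proof.* By Proposition 8 with $r=s-1$, $a_j\ge\varphi(j)$ for $j\le s$. Let $v\in L_{\le s-2}$. It is nonadjacent to $m$, so by (1) there is a deficient $D\ni m$ missing $v$. By (12), and since $m\in D\cap L_s$, every such $D$ satisfies
$$|D_{\le s-1}|\le2i+1. \tag{13}$$
For $0\le j\le i$ let $A_j=L_{3j+1}$ and $C_j=L_{3j+2}$; so $C_i=L_{s-2}$. All these vertices are critical, so $|C_j|\ge2$ by Lemma 6. Consider the statement

> $\mathbf P(j)$: for each $c\in C_j$ there is a set $T_c\subseteq L_{\le3j+1}$ with $|T_c|=2j+1$ that dominates $L_{\le3j+2}\setminus\{c\}$ but not $c$.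

**Step 1: $\mathbf P(i)$ holds.** Let $c\in C_i$ and let $D\ni m$ miss $c$. By (5), $|D_{\le3i+1}|\ge a_{3i+1}\ge2i+1$. By (13), $|D_{\le3i+3}|\le2i+1$. So equality holds and $D\cap(L_{3i+2}\cup L_{3i+3})=\emptyset$. Hence $L_{\le3i+2}\setminus\{c\}$ is dominated by $T_c:=D_{\le3i+1}$, and $c$ is not.

**Step 2: consequences of $\mathbf P(j)$.** *We collect what $\mathbf P(j)$ says about costs and about levels $A_j$, $C_j$.* Let $0\le j\le i$ and assume $\mathbf P(j)$. The set $T_c$ dominates $L_{\le3j+1}$, so $a_{3j+1}\le a_{3j+2}\le2j+1$; the set $T_c\cup\{c\}\subseteq L_{\le 3j+2}$ dominates $L_{\le3j+2}$, so $a_{3j+3}\le2j+2$. With $a_n\ge\varphi(n)$ and then (4),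
$$a_{3j+1}=a_{3j+2}=2j+1,\quad a_{3j+3}=2j+2,\quad b_{3j}\le2j,\quad b_{3j+1}\le2j+1. \tag{14}$$
Moreover $T_c\cap A_j\neq\emptyset$, since $C_j\setminus\{c\}\ne\emptyset$ is dominated by $T_c\subseteq L_{\le3j+1}$.

(i) *No $u\in A_j$ dominates $A_j$.* Let $D$ miss $u$. By (6) and (14) $|D_{\le3j}|\le b_{3j}\le2j$, and by (5) $|D_{\le3j+1}|\ge a_{3j+1}=2j+1$. So $D\cap A_j\ne\emptyset$. As $D\cap N[u]=\emptyset$, $A_j\not\subseteq N[u]$.

(ii) *No $c\in C_j$ dominates $A_j$.* The vertices of $T_c\cap A_j\ne\emptyset$ are not adjacent to $c$.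

(iii) *If a deficient $D$ misses some $v\in L_{\le3j+2}$ and $|D_{\le3j+1}|\ge2j+1$, then $D\cap(C_j\cup L_{3j+3})$ dominates no vertex of $C_j$; in particular $D\cap C_j=\emptyset$.* Suppose it dominates $q\in C_j$. Then $T_q\cup D_{\ge3j+2}$ dominates $L_{\le3j+2}\setminus\{q\}$ by $T_q$, it dominates $q$, and it dominates $L_{\ge3j+3}$ by $D_{\ge3j+2}$, because $v\notin L_{\ge3j+3}$. Its size is at most $(2j+1)+(k-1)-(2j+1)=k-1$, a contradiction.

(iv) *If $S\subseteq L_{\le3j+1}$, $|S|=2j+1$, $S$ dominates $L_{\le3j+1}$ and $S\cap A_j\ne\emptyset$, then $j\ge1$ and $S\cap L_{3j-1}=\emptyset$.* The set $S_{\le3j}$ dominates $L_{\le3j-1}$, so $|S_{\le3j}|\ge a_{3j}\ge2j$ and $S\cap A_j$ is a single vertex $u$. By (i), $u$ does not dominate some vertex of $A_j$, which is then dominated by $S\cap L_{3j}$; so $S\cap L_{3j}\neq\emptyset$. If $j=0$, then $|S|\ge2$, contradicting $|S|=1$. So $j\ge1$, and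
$$|S_{\le3j-1}|\le(2j+1)-2=2j-1\le a_{3j-2}\le|S_{\le3j-2}|,$$
where the last inequality holds because $S_{\le3j-2}$ dominates $L_{\le3j-3}$. Hence $S\cap L_{3j-1}=\emptyset$.

**Step 3: $\mathbf P(0)$ is false.** If $\mathbf P(0)$ held, then (iv) could be applied with $j=0$ to $S=T_c$, for any $c\in C_0$, and would give $0\ge1$.

So it suffices to show: if $j\ge1$ and $\mathbf P(j),\mathbf P(j+1),\dots,\mathbf P(i)$ hold, then $\mathbf P(j-1)$ holds. Starting from $\mathbf P(i)$ we then descend to $\mathbf P(0)$. From now on fix such a $j$.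

**Step 4: a forbidden kind of deficient set.** *This step pushes a local shortage at level $3j$ to the right until it collides with (13).*

(v) *There is no deficient $D'\ni m$ missing some $v\in L_{\le3j}$ with $D'\cap L_{3j}=\emptyset$ and $|D'_{\le3j}|\ge2j$.* Suppose there is one. We show for $t=j,j+1,\dots,i$ in turn that $D'\cap L_{3t}=\emptyset$ and $|D'_{\le3t}|\ge2t$. For $t=j$ this is the assumption. Let it hold for $t$. As $v\notin A_t$ and $D'\cap L_{3t}=\emptyset$, $A_t$ is dominated by $D'\cap(A_t\cup C_t)$. By (6) and (14), $|D'_{\le3t+1}|\le b_{3t+1}\le2t+1$, so $|D'\cap A_t|\le1$. If $|D'\cap A_t|=1$, then $|D'_{\le3t+1}|\ge2t+1$, so (iii) gives $D'\cap C_t=\emptyset$, and a single vertex of $A_t$ dominates $A_t$, contradicting (i). So $D'\cap A_t=\emptyset$, and $A_t$ is dominated by $D'\cap C_t$; by (ii) one vertex is not enough, so $|D'\cap C_t|\ge2$ and $|D'_{\le3t+2}|\ge2t+2$. If $t<i$, then by (6) and (14) for $t+1$, $|D'_{\le3t+3}|\le b_{3(t+1)}\le2(t+1)$. So $D'\cap L_{3t+3}=\emptyset$ and $|D'_{\le3(t+1)}|\ge2(t+1)$,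 which is the claim for $t+1$. If $t=i$, then $|D'_{\le s-1}|\ge|D'_{\le3i+2}|\ge2i+2$, contradicting (13).

**Step 5: $w\to c$ never happens for $c\in C_j$, $w\in C_{j-1}$.** Fix $c\in C_j$ and let $w\in C_{j-1}=L_{3j-1}$ be arbitrary. They are three levels apart, hence nonadjacent. Suppose $D\ni w$ misses $c$. By (5), (6) and (14), $2j+1=a_{3j+1}\le|D_{\le3j+1}|\le b_{3j+1}\le2j+1$. By (iii), $D\cap C_j=\emptyset$ and $D\cap L_{3j+3}$ dominates nothing in $C_j$. So $D_{\le3j+1}$ dominates $L_{\le3j+1}$, and $C_j\setminus\{c\}\ne\emptyset$ is dominated by $D\cap A_j$, which is therefore nonempty. By (iv), applied to $S=D_{\le3j+1}$, $D\cap L_{3j-1}=\emptyset$, contradicting $w\in D$.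

**Step 6: the shape of a set giving $c\to w$.** By Step 5 there is a deficient $D\ni c$ missing $w$. Since $c\in D\cap C_j$, (iii) shows $|D_{\le3j+1}|\le2j$. By (5), $|D_{\le3j-2}|\ge a_{3j-2}\ge2j-1$. The level $L_{3j}$ does not contain $w$, so it is dominated by vertices of $D$ in $L_{3j-1}\cup L_{3j}\cup L_{3j+1}$. By the two bounds there is exactly one such vertex $z$; it dominates all of $L_{3j}$, and $|D_{\le3j-2}|=2j-1$.

**Step 7: $z$ lies in $L_{3j+1}$, and $\mathbf P(j-1)$ follows.**

*Suppose $z\in L_{3j}$.* Since $3j\le s-2$, there is a deficient $D^z\ni m$ missing $z$. As $L_{3j}\subseteq N[z]$, $D^z\cap L_{3j}=\emptyset$, and by (5) $|D^z_{\le3j}|\ge a_{3j}\ge2j$. This contradicts (v).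

*Suppose $z\in L_{3j-1}$.* Let $D^z\ni m$ be a deficient set missing $z$. As $L_{3j}\subseteq N(z)$, $D^z\cap L_{3j}=\emptyset$. So by (v) and (5),
$$|D^z_{\le3j}|\le2j-1\le a_{3j-2}\le|D^z_{\le3j-2}| .$$
Hence $D^z\cap L_{3j-1}=\emptyset$, and $T'=D^z_{\le3j-2}$ has $2j-1$ elements and dominates $L_{\le3j-1}\setminus\{z\}$. Then $T'\cup D_{\ge3j-1}$ dominates $G$: $L_{\le3j-1}\setminus\{z\}$ by $T'$; $z$ because $z\in D_{\ge3j-1}$; and $L_{\ge3j}$ by $D_{\ge3j-1}$, because $D$ misses only $w\in L_{3j-1}$. Its size is at most $(2j-1)+(k-1)-(2j-1)=k-1$. Contradiction.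

*So $z\in L_{3j+1}$.* Then $D\cap(L_{3j-1}\cup L_{3j})=\emptyset$. So $L_{\le3j-1}\setminus\{w\}$ is dominated by $T_w:=D_{\le3j-2}$, which has $2j-1=2(j-1)+1$ elements and does not dominate $w$.

As $w\in C_{j-1}$ was arbitrary, this is $\mathbf P(j-1)$. Descending from $\mathbf P(i)$ we reach $\mathbf P(0)$, which is false by Step 3. $\square$

With Lemma 9 the last situation of Section 7 is excluded, (2) holds in all cases, and Theorem 3 is proved. $\blacksquare$
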